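\title{Nonsmoothness of the boundary of the Siegel domain of a quadratic automorphism of $\mathbf{C}^2$}

\begin{abstract}
For $\lambda\in\mathbf{T}^2$ let $f_\lambda(z_1,z_2)=(\lambda_1z_1+z_2,\ \lambda_2z_2+(\lambda_1z_1+z_2)^2)$, and let $U$ be the maximal domain around the origin on which $f_\lambda$ is holomorphically conjugate to $\operatorname{diag}(\lambda_1,\lambda_2)$. We prove that $\partial U$ is not a $C^\infty$ submanifold of $\mathbf{C}^2$ for every $\lambda$ in an explicit Diophantine class of full measure. A smooth boundary has a strictly pseudoconvex point. Near such a point, local regularity of the Bergman projection makes the linearizing map smooth up to the boundary. A KAM argument then extends the linearizing map holomorphically across a boundary torus, which contradicts the maximality of $U$. The proof also gives local statements, and it applies to bounded Siegel domains of polynomial automorphisms of $\mathbf{C}^n$.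
\end{abstract}

\section{Introduction}\label{sec:intro}

\subsection{The problem}
Let $\mathbf{T}^n=\{t\in\mathbf{C}^n:|t_1|=\dots=|t_n|=1\}$, with its Haar probability measure. For $\lambda=(\lambda_1,\lambda_2)\in\mathbf{T}^2$ consider the polynomial automorphism of $\mathbf{C}^2$
\[
f_\lambda(z_1,z_2)=\bigl(\lambda_1z_1+z_2,\ \lambda_2z_2+(\lambda_1z_1+z_2)^2\bigr),
\]
whose inverse sends $(x,y)$ to $\bigl((x-z_2)/\lambda_1,\,z_2\bigr)$ with $z_2=(y-x^2)/\lambda_2$. It fixes $0$, with linear part
\[
A=\begin{pmatrix}\lambda_1&1\\0&\lambda_2\end{pmatrix}.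
\]
If $\lambda_1\neq\lambda_2$, then $A$ is linearly conjugate to $\Lambda(z_1,z_2)=(\lambda_1z_1,\lambda_2z_2)$, and one asks for a \emph{linearization}: a holomorphic map $g$ near $0$ with $g(0)=0$, $Dg(0)$ invertible and $f_\lambda\circ g=g\circ\Lambda$. Write $g=\sum_k g_kz^k$, $k\in\mathbf{N}^2$, $\mathbf{N}=\{0,1,2,\dots\}$, and $\lambda^k=\lambda_1^{k_1}\lambda_2^{k_2}$, $|k|=k_1+k_2$. For $|k|\ge2$ the coefficient of $z^k$ in the equation reads $(\lambda^kI-A)g_k=$ (a polynomial in the $g_l$ with $|l|<|k|$), and $\det(\lambda^kI-A)=(\lambda^k-\lambda_1)(\lambda^k-\lambda_2)$. Since all these numbers lie on the unit circle, the divisors $\lambda^k-\lambda_j$ can be small. The smallest divisor met up to degree $m\ge2$ is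
\[
\Omega(m)=\min\{|\lambda^k-\lambda_j|:\ k\in\mathbf{N}^2,\ 2\le|k|\le m,\ j=1,2\},
\]
and $\lambda$ satisfies the \emph{Brjuno condition} if $\Omega(m)>0$ for all $m\ge2$ and $\sum_{\nu\ge1}2^{-\nu}\log(1/\Omega(2^\nu))<\infty$. Let $\mathcal{B}\subset\mathbf{T}^2$ be the set of pairs with $\lambda_1\ne\lambda_2$ that satisfy this condition.

For $\lambda\in\mathcal{B}$ the map $f_\lambda$ is linearizable near $0$, and it has a \emph{Siegel domain} $U=U(\lambda)$: the maximal $f_\lambda$-invariant domain containing $0$ on which $f_\lambda$ is holomorphically conjugate to $\Lambda$. Concretely, there is a biholomorphic map $g$ from a pseudoconvex complete Reinhardt domain $R\subset\mathbf{C}^2$ onto $U$ with $g(0)=0$ and $f_\lambda\circ g=g\circ\Lambda$ on $R$. We take these facts as the setting of the problem. Maximality will be used only in the following form: $U$ is not properly contained in an $f_\lambda$-invariant domain $g'(R')$, where $R'$ is a pseudoconvex complete Reinhardt domain, $g'$ is biholomorphic on $R'$, $g'(0)=0$ and $f_\lambda\circ g'=g'\circ\Lambda$. It is known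 that $\overline U$ is compact; a short proof is included in Lemma~\ref{lem:henon}. Throughout, \emph{submanifold} means embedded submanifold without boundary. The question is the following.

\begin{quote}
\textbf{Conjecture.} \emph{For almost every $\lambda\in\mathbf{T}^2$ one has $\lambda\in\mathcal{B}$, and $\partial U(\lambda)$ is not a $C^\infty$ submanifold of $\mathbf{C}^2$.}
\end{quote}

Why should one guess this? Nothing in the shape of $R$ forbids a smooth boundary: the unit ball is a pseudoconvex complete Reinhardt domain. The obstruction is dynamical. The domain $U$ is filled by the invariant tori $g(\mathbf{T}^2z)$, on which $f_\lambda$ acts as the rotation $\Lambda$, and $\partial U$ is the place where this picture breaks down. If $\partial U$ were smooth, one would expect $g$ to be smooth up to $\partial R$, so that $\partial U$ would contain smooth invariant tori with the same rotation. When the rotation is far from resonance, a smooth invariant torus of a holomorphic map ought to be analytic, and then the linearization continues past it: the picture does not break down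 there after all.

\subsection{Results}
On $\mathbf{Z}^n$ let $|k|=|k_1|+\dots+|k_n|$. We say that $\lambda\in\mathbf{T}^n$ is \emph{Diophantine with constants $\tau,c>0$} if
\begin{equation}\label{eq:dioph}
|\lambda^k-1|\ge c\,|k|^{-\tau}\qquad\text{for all }k\in\mathbf{Z}^n\setminus\{0\}.
\end{equation}
For $\tau>2$ let $DC(\tau,c)$ be the set of $\lambda\in\mathbf{T}^2$ satisfying \eqref{eq:dioph} with $n=2$, and $DC(\tau)=\bigcup_{c>0}DC(\tau,c)$.

\begin{theorem}\label{thm:main}
For each $\tau>2$ the set $DC(\tau)$ has full Haar measure and is contained in $\mathcal{B}$. For every $\lambda\in DC(\tau)$, the boundary $\partial U$ is not a $C^\infty$ submanifold of $\mathbf{C}^2$. In particular, the conjecture is true.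
\end{theorem}

The obstruction is local, and part of it appears at a finite order of differentiability.

\begin{theorem}\label{thm:local}
Let $\tau>2$ and $\lambda\in DC(\tau)$.
\begin{enumerate}
\item[(1)] Let $q\in\partial R$ with $q_1q_2\ne0$, and let $O$ be a neighborhood of $q$. Then some partial derivative of $g$ of order at most $\lfloor\tau\rfloor+6$ is unbounded on $R\cap O$.
\item[(2)] If $O$ is open, $\partial U\cap O\ne\emptyset$, and $\partial U\cap O$ is a $C^\infty$ real hypersurface, then this hypersurface is Levi-flat.
\item[(3)] If $a\in\mathbf{C}^2$, $p\in\partial U$, and the restriction of $z\mapsto|z-a|$ to $\overline U$ has a local maximum at $p$, then $\partial U$ is not a $C^\infty$ submanifold, of any dimension, in any neighborhood of $p$.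
\end{enumerate}
\end{theorem}

The Levi form, Levi-flatness and strict pseudoconvexity are recalled in Section~\ref{sec:spsc}. The special form of $f_\lambda$ plays almost no role.

\begin{theorem}\label{thm:Cn}
Let $n\ge2$ and let $F$ be a polynomial automorphism of $\mathbf{C}^n$ with $F(0)=0$ such that the eigenvalues $\lambda_1,\dots,\lambda_n$ of $DF(0)$ have modulus $1$ and satisfy \eqref{eq:dioph} for some $\tau$ and $c=c_*>0$. (For given $\tau>n$, almost every $\lambda\in\mathbf{T}^n$ satisfies \eqref{eq:dioph} for some $c_*>0$.) Let $\Lambda=\operatorname{diag}(\lambda_1,\dots,\lambda_n)$, let $g$ be a holomorphic linearization, $F\circ g=g\circ\Lambda$, $g(0)=0$, $Dg(0)$ invertible (it exists by Siegel's theorem), let $R$ be the domain of convergence of its power series, and let $U=g(R)$. Then $g:R\to U$ is biholomorphic. If $U$ is bounded, then $\partial U$ is not a $C^\infty$ submanifold of $\mathbf{C}^n$, and moreover $\partial U$ has no point near which it is a $C^\infty$ strictly pseudoconvex hypersurface bounding $U$ from one side.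
\end{theorem}

\subsection{Plan of the proof}
The heuristic above has two weak points, and the proof consists in repairing them.

First, a torus in $\partial R$ is approached by $g$ from one side only, and no small parameter is given. In Section~\ref{sec:onesided} we manufacture one. Taylor polynomials of order $N$ of $g$, based at interior points at distance about $s$ from the torus, give a map that is holomorphic on a two-sided neighborhood of width about $s$ and solves the conjugacy equation up to an error $s^{N+1}$. The KAM statement of Section~\ref{sec:kam} tolerates an error $s^{\tau+n+2}$ on such a neighborhood. For $N$ large the first power beats the second as $s\to0$, and $g$ extends.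

Second, smoothness of $\partial U$ must be converted into smoothness of $g$ up to the boundary, although nothing is known about the regularity of $\partial R$, nor (in the local statements) about $\partial U$ away from one point. Here the constant Jacobian of a polynomial automorphism is decisive. It makes the torus action on $U$ volume preserving, and this expresses the components of $g^{-1}$ as Bergman projections of test functions. In Sections~\ref{sec:spsc}--\ref{sec:inverse} we find a strictly pseudoconvex boundary point and show that such projections are smooth up to the boundary near it.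

Section~\ref{sec:model} treats a model in which everything is explicit. Section~\ref{sec:setting} shows that the maps $f_\lambda$ fall under the hypotheses of Theorem~\ref{thm:Cn}; from then on we work in $\mathbf{C}^n$, and the reader loses nothing by taking $n=2$. The theorems are deduced in Section~\ref{sec:proofs}.

\medskip
\noindent\emph{Conventions.} On $\mathbf{R}^n$ and $\mathbf{C}^n$, $|\cdot|$ is the Euclidean norm; on linear and multilinear maps it is the operator norm; on $\mathbf{Z}^n$ it is the $\ell^1$ norm, and $|k|_2$ is the Euclidean norm of $k$. For $t,z\in\mathbf{C}^n$ put $tz=(t_1z_1,\dots,t_nz_n)$. For $\sigma>0$ let $S_\sigma=\{\theta\in\mathbf{C}^n:|\operatorname{Im}\theta|<\sigma\}$; this strip is convex. \emph{Periodic} means $2\pi\mathbf{Z}^n$-periodic. Derivatives ``of order at most $m$'' include the function itself.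

\section{A triangular model}\label{sec:model}

There is a family of automorphisms for which the linearization equation is itself linear, so that the competition between small divisors and analyticity can be read off from coefficients. Let $a(\zeta)=\sum_{m\ge2}a_m\zeta^m$ be entire and
\[
F(z_1,z_2)=\bigl(\lambda_1z_1,\ \lambda_2z_2+a(z_1)\bigr),
\]
an automorphism of $\mathbf{C}^2$ with Jacobian determinant $\lambda_1\lambda_2$. Try $g(z)=(z_1,z_2+b(z_1))$ with $b(\zeta)=\sum_{m\ge2}b_m\zeta^m$. The second components of $F\circ g$ and $g\circ\Lambda$ are $\lambda_2z_2+\lambda_2b(z_1)+a(z_1)$ and $\lambda_2z_2+b(\lambda_1z_1)$, so $g$ is a linearization exactly when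
\[
b(\lambda_1\zeta)-\lambda_2b(\zeta)=a(\zeta),\qquad\text{that is,}\qquad(\lambda_1^m-\lambda_2)\,b_m=a_m\quad(m\ge2).
\]

\emph{The Diophantine case.} If \eqref{eq:dioph} holds, then $|\lambda_1^m-\lambda_2|=|\lambda^{(m,-1)}-1|\ge c(m+1)^{-\tau}$, so $|b_m|\le c^{-1}(m+1)^\tau|a_m|$. A power of $m$ does not change a radius of convergence. Hence $b$ is entire: the linearization is as analytic as the map, and no circle $|z_1|=\text{const}$ can stop it.

\emph{A Liouville case.} For each $M$, the open set of $\lambda\in\mathbf{T}^2$ such that $|\lambda_1^m-\lambda_2|<e^{-m^2}$ for some $m\ge M$ is dense, because $\zeta\mapsto\zeta^m$ maps every closed arc of length $2\pi/m$ onto the circle. The sets $\{\lambda^k=1\}$, $k\neq0$, are closed and nowhere dense. By Baire's theorem there is $\lambda$ with $\lambda^k\ne1$ for all $k\ne0$ and $|\lambda_1^m-\lambda_2|<e^{-m^2}$ for all $m$ in an infinite set $I\subset\{2,3,\dots\}$. Put $b_m=e^{-\sqrt m}$ for $m\in I$, $b_m=0$ otherwise, and $a_m=(\lambda_1^m-\lambda_2)b_m$. Then $a$ is entire, since $|a_m|\le e^{-m^2}$. The series $b$ has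 radius of convergence $1$, and all its derivatives are bounded on the unit disc $\mathbf{D}$, since $\sum_mm^le^{-\sqrt m}<\infty$ for every $l$. The power series of $g$ has domain of convergence $R=\mathbf{D}\times\mathbf{C}$, all derivatives of $g$ are bounded on bounded subsets of $R$, and $g(R)=\mathbf{D}\times\mathbf{C}$ has smooth boundary. So for a nonresonant $\lambda$ without arithmetic condition a linearization can be smooth up to a boundary torus and still stop there.

For a general $F$ the equation $F\circ g=g\circ\Lambda$ is nonlinear and cannot be solved by one division. One can still linearize it around an approximate solution and divide repeatedly, as in Newton's method, at the cost of a fixed power of the width of the domain at each division. This requires an approximate solution that is holomorphic on \emph{both} sides of the torus, and it is the construction of this first approximation that consumes the finitely many derivatives in Theorem~\ref{thm:local}(1).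

\section{The setting}\label{sec:setting}

\subsection{Arithmetic}

\begin{lemma}\label{lem:dioph}
\begin{enumerate}
\item[(a)] If $\tau>n$, almost every $\lambda\in\mathbf{T}^n$ satisfies \eqref{eq:dioph} for some $c>0$.
\item[(b)] If \eqref{eq:dioph} holds, the $\lambda_j$ are distinct and $|\lambda^k-\lambda_j|\ge c(|k|+1)^{-\tau}$ for $k\in\mathbf{N}^n$, $|k|\ge2$.
\item[(c)] $DC(\tau)\subset\mathcal{B}$ for $\tau>2$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $k\ne0$ the map $t\mapsto t^k$ is a continuous homomorphism of $\mathbf{T}^n$ onto the circle, so it carries Haar measure to Haar measure. Since $|e^{ix}-1|\ge2|x|/\pi$ for $|x|\le\pi$, the set $\{|\lambda^k-1|<s\}$ has measure at most $s$. There are at most $2^n(m+1)^{n-1}$ vectors $k\in\mathbf{Z}^n$ with $|k|=m$. So \eqref{eq:dioph} fails on a set of measure at most $c\sum_{m\ge1}2^n(m+1)^{n-1}m^{-\tau}$; the series converges because $\tau>n$, and we let $c\to0$.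

(b) Let $e_j$ be the standard basis vectors. Taking $k=e_i-e_j$ gives $\lambda_i\ne\lambda_j$. For $k\in\mathbf{N}^n$, $|k|\geq2$, we have $k-e_j\ne0$, $|k-e_j|\le|k|+1$ and $|\lambda^k-\lambda_j|=|\lambda^{k-e_j}-1|$.

(c) By (b), $\lambda_1\neq\lambda_2$ and $\log(1/\Omega(2^\nu))\le\log(1/c)+\tau(\nu+1)$; also $\Omega\le 2$. The Brjuno series converges.
\end{proof}

Condition \eqref{eq:dioph} involves all $k\in\mathbf{Z}^n$, whereas linearization at the fixed point only sees the exponents $k-e_j$, $k\in\mathbf{N}^n$. The reason is that we shall solve equations near a torus, where functions have Fourier series with all frequencies rather than power series. We shall also use Kronecker's theorem: if $\lambda^k\neq1$ for all $k\ne0$, the points $(\lambda_1^m,\dots,\lambda_n^m)$, $m\ge0$, are dense in $\mathbf{T}^n$.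

\subsection{Power series and pseudoconvexity}
A set $X\subset\mathbf{C}^n$ is \emph{Reinhardt} if $tX=X$ for all $t\in\mathbf{T}^n$, and \emph{complete Reinhardt} if $z\in X$ and $|z'_j|\le|z_j|$ for all $j$ imply $z'\in X$. The \emph{domain of convergence} of a power series $\sum g_kz^k$ is the interior of the set where $\sum|g_k||z^k|<\infty$. It is complete Reinhardt, and it is \emph{logarithmically convex}: the set of $(\log|z_1|,\dots,\log|z_n|)$, for $z$ in the domain with $z_1\cdots z_n\ne0$, is convex, because $x^{\vartheta}y^{1-\vartheta}\le\vartheta x+(1-\vartheta)y$ for $x,y>0$, $0\le\vartheta\le1$, applied to $x=|z^k|$, $y=|z'^k|$. A holomorphic function on a connected open Reinhardt set containing $0$ is the sum of its power series at $0$, which converges normally on the whole set \cite[Theorem~2.4.5]{Hormander}.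

An open set in $\mathbf{C}^n$ is \emph{pseudoconvex} if it has a continuous plurisubharmonic exhaustion function. From this definition, pseudoconvexity is preserved under biholomorphic maps between open subsets of $\mathbf{C}^n$, under finite intersections (take the maximum of the exhaustions) and under passage to a connected component; balls are pseudoconvex. We use the textbook fact that a logarithmically convex complete Reinhardt domain is pseudoconvex.

\subsection{Standing assumptions}
From now on, $n$, $F$, $\lambda$, $\tau$, $c_*$, $\Lambda$, $g$, $R$, $U$ are as in Theorem~\ref{thm:Cn}; boundedness of $U$ is assumed only where stated. By Lemma~\ref{lem:dioph}(b), $DF(0)$ has distinct eigenvalues, hence is conjugate to $\Lambda$, and the divisors $\lambda^k-\lambda_j$ are bounded below by a negative power of $|k|$; these are the hypotheses of Siegel's linearization theorem. We write $\lambda_j=e^{i\omega_j}$, $\omega\in\mathbf{R}^n$, so that $|e^{ik\cdot\omega}-1|\ge c_*|k|^{-\tau}$ for $k\ne0$.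

\begin{lemma}\label{lem:basic}
\begin{enumerate}
\item[(a)] $F\circ g=g\circ\Lambda$ on $R$, and $\det Dg$ is a nonzero constant $d$.
\item[(b)] $g:R\to U$ is biholomorphic, $F(U)=U$, and $U$ is pseudoconvex.
\item[(c)] If $\mathcal{N}$ is an open Reinhardt set such that $R\cup\mathcal{N}$ is connected and $g$ extends holomorphically to $R\cup\mathcal{N}$, then $\mathcal{N}\subset R$.
\item[(d)] If $U$ is bounded, then $R$ is bounded.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The set $R$ is connected and $\Lambda R=R$, so the equation holds on $R$ by the identity theorem. The polynomial $\det DF$ has no zero in $\mathbf{C}^n$, so it is constant, equal to $\det DF(0)=\lambda_1\cdots\lambda_n=\det\Lambda$. Taking determinants in $DF(g)\,Dg=(Dg\circ\Lambda)\,\Lambda$ gives $\det Dg=(\det Dg)\circ\Lambda$. If $\det Dg=\sum d_kz^k$, then $d_k(\lambda^k-1)=0$, so $d_k=0$ for $k\neq0$, and $d=d_0=\det Dg(0)\ne0$.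

(b) Suppose $g(z)=g(z')$ with $z,z'\in R$. Applying $F^m$ gives $g(\Lambda^mz)=g(\Lambda^mz')$ for all $m\ge0$, and by Kronecker's theorem $g(tz)=g(tz')$ for all $t\in\mathbf{T}^n$. Since $R$ is open and complete Reinhardt, $t\mapsto g(tz)-g(tz')$ is holomorphic near the closed unit polydisc; it vanishes on $\mathbf{T}^n$, hence on the polydisc by Cauchy's formula. For $t=(s,\dots,s)$ with $s>0$ small, $g$ is injective near $0$, so $sz=sz'$ and $z=z'$. Thus $g$ is injective, and locally invertible by (a). Finally $F(U)=g(\Lambda R)=U$, and $U$ is pseudoconvex because $R$ is.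

(c) The power series of $g$ converges normally on the open set $R\cup\mathcal{N}$, which is therefore contained in the domain of convergence $R$.

(d) Let $|g|\le A$ on $R$. If $z\in R$, the disc $\{\zeta e_j:|\zeta|\le|z_j|\}$ lies in $R$, and Cauchy's estimate gives $|\partial_jg(0)|\,|z_j|\le A$. Here $\partial_jg(0)\neq0$ because $Dg(0)$ is invertible.
\end{proof}

\begin{lemma}\label{lem:henon}
Let $\lambda\in DC(\tau)$, $\tau>2$, and let $g:R\to U$ be as in Section~\ref{sec:intro} for the map $f_\lambda$. Then $R$ is the domain of convergence of the power series of $g$, and $U\subset\{|z_1|\le4,\ |z_2|\le8\}$. Hence the standing assumptions hold with $n=2$, $F=f_\lambda$, and $U$ is bounded.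
\end{lemma}

\begin{proof}
The map $f_\lambda$ is a polynomial automorphism with eigenvalues $\lambda_1,\lambda_2$ at $0$, and $g$ is a linearization. Let $R^*$ be the domain of convergence of its power series. Then $R\subset R^*$ by \cite[Theorem~2.4.5]{Hormander}, and $R^*$ is a pseudoconvex complete Reinhardt domain. By Lemma~\ref{lem:basic}(a),(b), applied to $R^*$, the map $g$ is biholomorphic from $R^*$ onto an invariant domain and conjugates $\Lambda$ to $f_\lambda$. If $R\ne R^*$, injectivity gives $g(R^*)\supsetneq U$, contrary to maximality.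

Let $(x_m,y_m)=f_\lambda^m(g(z))$, $m\in\mathbf{Z}$, be the orbit of a point of $U$. It lies in the compact set $g(\mathbf{T}^2z)$, so $M=\sup_m|x_m|<\infty$. From $x_{m+1}=\lambda_1x_m+y_m$ and $y_m=\lambda_2y_{m-1}+x_m^2$ we eliminate $y$:
\[
x_m^2=x_{m+1}-(\lambda_1+\lambda_2)x_m+\lambda_1\lambda_2x_{m-1}.
\]
Hence $M^2\le4M$, so $M\le4$ and $|y_m|=|x_{m+1}-\lambda_1x_m|\le8$.
\end{proof}

\section{Analyticity of an invariant torus near a translation}\label{sec:kam}

Consider a holomorphic map $\Phi=\mathrm{id}+\omega+\phi$ of a strip, with $\phi$ periodic and small, and suppose that it has a merely continuous invariant torus with rotation $\omega$: a map $\gamma=\mathrm{id}+\beta$ on $\mathbf{R}^n$, $\beta$ periodic, with $\Phi(\gamma(x))=\gamma(x+\omega)$. Written out,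
\begin{equation}\label{eq:torus}
\beta(x+\omega)-\beta(x)=\phi(x+\beta(x)).
\end{equation}
If one drops $\beta$ on the right, the equation is linear as in Section~\ref{sec:model}: the Fourier coefficients satisfy $(e^{ik\cdot\omega}-1)\hat\beta_k=\hat\phi_k$, so $\hat\phi_0=0$ and $\beta$ is holomorphic on the same strip as $\phi$. The next proposition is the nonlinear version.

\begin{proposition}\label{prop:kam}
Put $a=\tau+n+2$. There is $\epsilon_*>0$, depending only on $n,\tau,c_*$, with the following property. Let $0<r\le1$ and $\Phi=\mathrm{id}+\omega+\phi$, with $\phi:S_r\to\mathbf{C}^n$ holomorphic, periodic and $\sup|\phi|\le\epsilon_*r^a$. Let $\beta:\mathbf{R}^n\to\mathbf{C}^n$ be continuous and periodic, $|\beta|\le r/8$, and suppose that $\gamma=\mathrm{id}+\beta$ satisfies $\Phi(\gamma(x))=\gamma(x+\omega)$ on $\mathbf{R}^n$. Then there are a holomorphic map $H=\mathrm{id}+h$ on $S_{r/2}$, with $h$ periodic and $|h|\le r/16$, and $b\in\mathbf{C}^n$, $|b|\le3r/16$, such that $\gamma(x)=H(x+b)$ for all $x\in\mathbf{R}^n$.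
\end{proposition}

The proof conjugates $\Phi$ closer and closer to the translation by $\omega$ and carries $\gamma$ along. A change of variables removes from $\phi$, to first order, everything except its mean $\hat\phi_0$. The mean is a genuine obstruction: no change of variables of the form $\mathrm{id}+\text{periodic}$ turns the translation by $\omega+\phi$, with a constant $\phi\neq0$, into the translation by $\omega$. This is where the invariant torus enters. For constant $\phi$, averaging \eqref{eq:torus} over $x$ gives $\phi=0$; in general the same averaging shows that $\hat\phi_0$ is of second order.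

\begin{lemma}[One step]\label{lem:step}
There is $C_1>0$, depending only on $n,\tau,c_*$, with the following property. Let $0<\delta\le1$, $2\delta<\sigma$, let $\Phi=\mathrm{id}+\omega+\phi$ with $\phi$ holomorphic and periodic on $S_\sigma$, $|\phi|\le\varepsilon$, and let $\gamma=\mathrm{id}+\beta$ be continuous on $\mathbf{R}^n$ with $\beta$ periodic, $\gamma(\mathbf{R}^n)\subset S_{\sigma-2\delta}$ and $\Phi(\gamma(x))=\gamma(x+\omega)$. Put $\eta=C_1\varepsilon\delta^{1-a}$ and assume $\eta\le\delta/8$ and $\varepsilon\le\delta/8$. Then there are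
\begin{itemize}
\item $H=\mathrm{id}+h$ holomorphic on $S_{\sigma-\delta/4}$, with $h$ periodic and $|h|,|Dh|\le\eta$;
\item $\Phi_+=\mathrm{id}+\omega+\phi_+$ with $\phi_+$ holomorphic and periodic on $S_{\sigma-\delta}$ and $|\phi_+|\le6C_1\varepsilon^2\delta^{-a}$;
\item $\gamma_+=\mathrm{id}+\beta_+$ continuous, with $\beta_+$ periodic, $|\gamma_+-\gamma|\le\eta$, $\gamma=H\circ\gamma_+$ and $\Phi_+(\gamma_+(x))=\gamma_+(x+\omega)$.
\end{itemize}
\end{lemma}

\begin{proof}
\emph{The linearized equation.} Write $\phi=\sum\hat\phi_ke^{ik\cdot\theta}$. Computing $\hat\phi_k$ on $\mathbf{R}^n-i\sigma'k/|k|_2$ and letting $\sigma'\uparrow\sigma$ gives $|\hat\phi_k|\le\varepsilon e^{-\sigma|k|_2}$. Put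
\[
h(\theta)=\sum_{k\ne0}\frac{\hat\phi_k}{e^{ik\cdot\omega}-1}\,e^{ik\cdot\theta},\qquad\text{so that}\qquad h(\theta+\omega)-h(\theta)=\phi(\theta)-\hat\phi_0 .
\]
On $S_{\sigma-\delta/8}$ we have $|e^{ik\cdot\theta}|\le e^{(\sigma-\delta/8)|k|_2}$. Using $|k|_2\ge|k|/\sqrt n$ and the count of vectors with $|k|=m$,
\[
|h|\le\frac{\varepsilon}{c_*}\sum_{m\ge1}2^n(m+1)^{n-1}m^\tau e^{-\delta m/(8\sqrt n)}\le C_0\,\varepsilon\,\delta^{-\tau-n},
\]
where the last step compares the sum with $\int_0^\infty(x+2)^{\tau+n-1}e^{-\delta x/(8\sqrt n)}\,dx$ and uses $\delta\le1$. For $\theta\in S_{\sigma-\delta/4}$ and a unit vector $\xi\in\mathbf{C}^n$, Cauchy's estimate for $\zeta\mapsto h(\theta+\zeta\xi)$ on $|\zeta|<\delta/8$ gives $|Dh|\le8C_0\varepsilon\delta^{-\tau-n-1}$. With $C_1=8C_0$, and since $1-a=-\tau-n-1$, both $|h|$ and $|Dh|$ are at most $\eta$ on $S_{\sigma-\delta/4}$.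

\emph{The new map.} As $|Dh|\le\eta\le1/8$ on the convex set $S_{\sigma-\delta/4}$, the map $H=\mathrm{id}+h$ is injective there. For $y\in S_{\sigma-3\delta/8}$ the closed ball $|\theta-y|\le\eta$ lies in $S_{\sigma-\delta/4}$, and $\theta\mapsto y-h(\theta)$ is a contraction of this ball. So there is an inverse $H^{-1}:S_{\sigma-3\delta/8}\to S_{\sigma-\delta/4}$ with $|H^{-1}-\mathrm{id}|\le\eta$; it is holomorphic because $DH$ is invertible, and $H^{-1}-\mathrm{id}$ is periodic by injectivity of $H$. Each of $H$, $\Phi$, $H^{-1}$ changes imaginary parts by at most $\delta/8$. Hence for $\theta\in S_{\sigma-\delta}$ we have $H(\theta)\in S_{\sigma-7\delta/8}$ and $\Phi(H(\theta))\in S_{\sigma-3\delta/4}$, so $\Phi_+=H^{-1}\circ\Phi\circ H=\mathrm{id}+\omega+\phi_+$ is defined on $S_{\sigma-\delta}$ with values in $S_{\sigma-5\delta/8}$. The map $\phi_+$ is holomorphic and periodic, and $e_+:=\sup|\phi_+|\le2\eta+\varepsilon$ is finite. The identity $H\circ\Phi_+=\Phi\circ H$ reads $\phi_++h(\theta+\omega+\phi_+)=h(\theta)+\phi(\theta+h(\theta))$. Subtracting the linearized equation,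
\[
\phi_+=\hat\phi_0+A-B,\qquad A=\phi(\theta+h(\theta))-\phi(\theta),\qquad B=h(\theta+\omega+\phi_+(\theta))-h(\theta+\omega).
\]
By Cauchy's estimate $|D\phi|\le2\varepsilon/\delta$ on $S_{\sigma-\delta/2}$, which contains $\theta$ and $H(\theta)$; so $|A|\le2\varepsilon\eta/\delta$. The points $\theta+\omega$ and $\Phi_+(\theta)$ lie in $S_{\sigma-\delta/4}$; so $|B|\le\eta e_+$.

\emph{The mean.} Put $\gamma_+=H^{-1}\circ\gamma=\mathrm{id}+\beta_+$. It takes values in $S_{\sigma-15\delta/8}\subset S_{\sigma-\delta}$, and
\[
H(\Phi_+(\gamma_+(x)))=\Phi(\gamma(x))=\gamma(x+\omega)=H(\gamma_+(x+\omega)).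
\]
Both arguments of $H$ lie in $S_{\sigma-\delta/4}$, so $\Phi_+(\gamma_+(x))=\gamma_+(x+\omega)$. Equivalently $\phi_+(\gamma_+(x))=\beta_+(x+\omega)-\beta_+(x)$, which has mean zero over $\mathbf{R}^n/2\pi\mathbf{Z}^n$. Therefore $\hat\phi_0$ is minus the mean of $(A-B)\circ\gamma_+$, so $|\hat\phi_0|\le\sup|A-B|$ and
\[
e_+\le2\sup|A-B|\le4\varepsilon\eta/\delta+2\eta e_+\le4\varepsilon\eta/\delta+e_+/4 .
\]
This gives $e_+\le\frac{16}{3}\varepsilon\eta/\delta\le6C_1\varepsilon^2\delta^{-a}$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:kam}]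
\emph{Parameters.} Let $C_2=\max(6C_1,8)$, $C_3=2^aC_2$ and $\epsilon_*=(2\cdot4^aC_3)^{-1}$. For $j\ge0$ put
\[
r_j=\frac r2(1+2^{-j}),\qquad\delta_j=r_j-r_{j+1}=r2^{-j-2},\qquad\varepsilon_0=\epsilon_*r^a,\qquad\varepsilon_{j+1}=C_2\varepsilon_j^2\delta_j^{-a}.
\]
Note $r_0=r$, $r_j-2\delta_j=r/2$ and $\sum_j\delta_j=r/2$. The ratio $\kappa_j=\varepsilon_j\delta_j^{-a}$ satisfies $\kappa_{j+1}=2^aC_2\kappa_j^2=C_3\kappa_j^2$ and $C_3\kappa_0=C_3\epsilon_*4^a=\frac12$, hence $C_3\kappa_j=2^{-2^j}\le\frac12$. Since $C_3\ge6C_1$ and $C_3\ge8$,
\[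
\eta_j:=C_1\varepsilon_j\delta_j^{1-a}=C_1\kappa_j\delta_j\le\delta_j/8,\qquad\varepsilon_j=\kappa_j\delta_j^a\le\delta_j/8,\qquad\sum_j\eta_j\le r/16 .
\]

\emph{Iteration.} Start with $\Phi_0=\Phi$, $\gamma_0=\gamma$. Suppose $\Phi_j=\mathrm{id}+\omega+\phi_j$ on $S_{r_j}$ with $|\phi_j|\le\varepsilon_j$ and $\gamma_j=\mathrm{id}+\beta_j$ with $|\beta_j|\le r/8+\sum_{i<j}\eta_i\le3r/16$ and $\Phi_j(\gamma_j(x))=\gamma_j(x+\omega)$ have been constructed. Then $\gamma_j(\mathbf{R}^n)\subset S_{r/2}=S_{r_j-2\delta_j}$, so Lemma~\ref{lem:step} applies with $\sigma=r_j$, $\delta=\delta_j$, $\varepsilon=\varepsilon_j$. It gives $H_j=\mathrm{id}+h_j$, $\Phi_{j+1}$, $\gamma_{j+1}$ with the same properties at level $j+1$, with $\gamma_j=H_j\circ\gamma_{j+1}$, $H_j(S_{r_{j+1}})\subset S_{r_j}$, and $|h_j|,|Dh_j|\le\eta_j$ on $S_{r_{j+1}}$.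

\emph{Limit.} The composition $H^{(j)}=H_0\circ\dots\circ H_{j-1}$ is defined on $S_{r_j}$, where $|H^{(j)}-\mathrm{id}|\le r/16$ and $|DH^{(j)}|\le\prod_i(1+\eta_i)\le e^{1/16}\le2$. For $\theta\in S_{r_{j+1}}$ the points $\theta$ and $H_j(\theta)$ lie in $S_{r_j}$, so $|H^{(j+1)}(\theta)-H^{(j)}(\theta)|\le2\eta_j$. Hence $H^{(j)}\to H=\mathrm{id}+h$ uniformly on $S_{r/2}$, with $h$ holomorphic, periodic and $|h|\le r/16$. Also $\gamma_j\to\gamma_\infty=\mathrm{id}+\beta_\infty$ uniformly, with $\beta_\infty$ continuous, periodic and $|\beta_\infty|\le3r/16$. From $\gamma=H^{(j)}\circ\gamma_j$ and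
\[
|H^{(j)}\circ\gamma_j-H\circ\gamma_\infty|\le2|\gamma_j-\gamma_\infty|+\sup_{S_{r/2}}|H^{(j)}-H|
\]
we get $\gamma=H\circ\gamma_\infty$. Since $|\beta_j(x+\omega)-\beta_j(x)|=|\phi_j(\gamma_j(x))|\le\varepsilon_j\to0$, we have $\beta_\infty(x+\omega)=\beta_\infty(x)$. As $e^{ik\cdot\omega}\ne1$ for $k\ne0$, all Fourier coefficients of $\beta_\infty$ except the mean vanish, and $\beta_\infty$ is a constant $b$.
\end{proof}

\section{The linearization is not smooth up to a boundary torus}\label{sec:onesided}

\begin{proposition}\label{prop:onesided}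
Let $N=\lfloor\tau\rfloor+n+2$, let $q\in\partial R$ with $q_1\cdots q_n\ne0$, and let $O$ be a neighborhood of $q$. Then some partial derivative of $g$ of order at most $N+2$ is unbounded on $R\cap O$.
\end{proposition}

We work in logarithmic coordinates centered at $q$. Put
\begin{equation}\label{eq:EC}
E(\theta)=(q_1e^{i\theta_1},\dots,q_ne^{i\theta_n}),\qquad\mathcal{C}=\{\eta\in\mathbf{R}^n:(|q_1|e^{-\eta_1},\dots,|q_n|e^{-\eta_n})\in R\}.
\end{equation}
The map $E$ is locally biholomorphic on $\mathbf{C}^n$ (this uses $q_1\cdots q_n\neq0$), it sends $\mathbf{R}^n$ onto the torus $\mathbf{T}^nq$, $E(\theta+\omega)=\Lambda E(\theta)$, and $E(\theta)=E(\theta')$ only if $\theta-\theta'\in2\pi\mathbf{Z}^n$. Since $R$ is Reinhardt, $E(\theta)\in R$ if and only if $\operatorname{Im}\theta\in\mathcal{C}$. The set $\mathcal{C}$ is open, and convex because $R$ is logarithmically convex. Since $q=E(0)\in\partial R$, we have $0\notin\mathcal{C}$ and $0\in\overline{\mathcal{C}}$.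

\begin{proof}[Proof of Proposition~\ref{prop:onesided}]
Suppose that all derivatives of $g$ of order at most $N+2$ are bounded on $R\cap O$; we may take $O$ open.

\medskip
\noindent\emph{Step 1: from a point to the whole torus.} Fourier analysis needs the whole torus, and the dynamics spreads the bounds around it. On $R\cap\Lambda^mO=\Lambda^m(R\cap O)$ we have $g=F^m\circ g\circ\Lambda^{-m}$; since $g$ is bounded on $R\cap O$, the chain rule bounds the derivatives of $g$ of order at most $N+2$ on $R\cap\Lambda^mO$. If $t\in\mathbf{T}^n$ and $(\lambda_1^m,\dots,\lambda_n^m)$ is close to $t$, then $\Lambda^{-m}tq\in O$. So the open sets $\Lambda^mO$, $m\ge0$, cover $\mathbf{T}^nq$, and finitely many suffice. The preimage under $E$ of their union is an open periodic set containing $\mathbf{R}^n$, so it contains $S_{\epsilon_1}$ for some $\epsilon_1\in(0,1]$. Thus $u=g\circ E$ is holomorphic and periodic on the convex tube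
\[
\Gamma=\mathbf{R}^n+i\mathcal{C}',\qquad\mathcal{C}'=\mathcal{C}\cap\{|\eta|<\epsilon_1\},
\]
with bounded derivatives of order at most $N+2$, and $F(u(\theta))=u(\theta+\omega)$. By Lemma~\ref{lem:basic}(a), $\det Du=d\prod_j(iq_je^{i\theta_j})$, whose modulus is bounded below on $\Gamma$; by Cramer's rule $(Du)^{-1}$ is bounded on $\Gamma$. This is the first use of the constant Jacobian: $g$ cannot degenerate at the boundary. Finally $u$ is Lipschitz on $\Gamma$, so it extends continuously to $\overline\Gamma\supset\mathbf{R}^n$, and $F(u(x))=u(x+\omega)$ for $x\in\mathbf{R}^n$.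

\medskip
\noindent\emph{Step 2: an approximate solution on a two-sided strip.} Choose $v\in\mathcal{C}'$ and $c>0$ with $\{|\eta-v|<c\}\subset\mathcal{C}'$. Since $0\notin\mathcal{C}'$, $c\le|v|<\epsilon_1\le1$. If $\eta$ lies in an open convex set and $\eta_0$ in its closure, then $s\eta+(1-s)\eta_0$ lies in the set for $0<s\le1$. With $\eta_0=0$ this gives $\{|\eta-sv|<cs\}\subset\mathcal{C}'$, that is, $S_{cs}+isv\subset\Gamma$ (Figure~\ref{fig:cone}). For $\theta\in S_{cs}$ we evaluate at $\theta$ the Taylor polynomial of $u$ based at $\theta+isv$: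
\[
G(\theta)=G_s(\theta)=\sum_{m=0}^N\frac1{m!}D^mu(\theta+isv)\bigl[(-isv)^m\bigr].
\]
This map is holomorphic and periodic on $S_{cs}$. (To see what it does, take one variable, $v=1$ and $u=e^{ik\theta}$, $k\ge0$. Then $G=e^{-ks}\sum_{m\le N}\frac{(ks)^m}{m!}\,u$. The multiplier differs from $1$ by at most $(ks)^{N+1}/(N+1)!$ and decays exponentially in $ks$. So $u\mapsto G$ keeps frequencies below $1/s$ and damps the others.)

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.1]
\fill[gray!15] plot[domain=-1.3:3.6,samples=40] (\x,{exp(-\x)-1}) -- (3.6,3.3) -- (-1.3,3.3) -- cycle;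
\draw[thick] plot[domain=-1.3:3.6,samples=40] (\x,{exp(-\x)-1});
\draw (2,2) circle (1);
\draw (0.8,0.8) circle (0.4);
\draw[dashed] (0,0) circle (0.4);
\draw[dotted] (0.8,0.8) -- (2,2);
\draw[->] (0.8,0.8) -- (0.06,0.06);
\fill (2,2) circle (1.2pt) node[above right] {$v$};
\fill (0.8,0.8) circle (1.2pt);
\node at (1.45,0.55) {$sv$};
\fill (0,0) circle (1.2pt);
\node at (-0.5,-0.45) {$0$};
\node at (0,2.7) {$\mathcal{C}$};
\end{tikzpicture}
\caption{The plane of imaginary parts $\eta=\operatorname{Im}\theta$ for $n=2$. The map $u=g\circ E$ is holomorphic over the shaded convex set $\mathcal{C}$; the boundary torus lies over $0\in\partial\mathcal{C}$. By convexity the disc of radius $cs$ about $sv$ lies in $\mathcal{C}$. Taylor polynomials of $u$ based over this disc, evaluated at the displacement $-isv$ (arrow), define a holomorphic map over the dashed disc of radius $cs$ about $0$, which lies partly outside $\mathcal{C}$.}\label{fig:cone}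
\end{figure}

There are $K\ge1$ and $s_0>0$ such that for $0<s\le s_0$
\begin{align}
&|F(G(\theta))-G(\theta+\omega)|\le Ks^{N+1}&&(\theta\in S_{cs}),\label{eq:E1}\\
&|DG(\theta)^{-1}|\le K,\qquad|D^2G(\theta)|\le K&&(\theta\in S_{cs}),\label{eq:E2}\\
&|u(x)-G(x)|\le Ks^{N+1}&&(x\in\mathbf{R}^n).\label{eq:E3}
\end{align}
To prove \eqref{eq:E1}, put $\theta'=\theta+isv\in\Gamma$ and $\varpi(\xi)=\sum_{m\le N}\frac1{m!}D^mu(\theta')[\xi^m]$, so that $G(\theta)=\varpi(-isv)$. Since $\varpi(\xi)$ and $u(\theta'+\xi)$ have the same $N$-jet at $\xi=0$, so do $F(\varpi(\xi))$ and $F(u(\theta'+\xi))=u(\theta'+\omega+\xi)$. Hence the Taylor polynomial of order $N$ of $F\circ\varpi$ at $0$ is $\sum_{m\le N}\frac1{m!}D^mu(\theta'+\omega)[\xi^m]$, whose value at $\xi=-isv$ is $G(\theta+\omega)$. On $|\xi|\le2$ the map $F\circ\varpi$ is bounded by a constant $K'$ independent of $\theta$ and $s$. By Cauchy's estimates on the complex line through $\xi$, its homogeneous term of degree $m$ is at most $K'(|\xi|/2)^m$, so the terms of degree above $N$ sum to at most $K'|\xi|^{N+1}$ for $|\xi|\le1$. Take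 $|\xi|=s|v|\le s$.

For \eqref{eq:E2}, differentiate the definition of $G$. The difference $DG(\theta)-Du(\theta')$ is a sum of terms containing derivatives of $u$ of order at most $N+1$ and at least one factor $sv$, so it is at most $K_1s$. If $|(Du)^{-1}|\le K_0$ on $\Gamma$ and $K_0K_1s\le\frac12$, the Neumann series gives $|DG^{-1}|\le2K_0$. The second derivative $D^2G$ contains derivatives of $u$ of order at most $N+2$; this is the only place where that order is needed.

For \eqref{eq:E3}, apply Taylor's formula with remainder of order $N+1$ on the segment from $x+isv$ to $x+i\vartheta sv$, $0<\vartheta<1$, which lies in $\Gamma$, and let $\vartheta\to0$.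

\medskip
\noindent\emph{Step 3: using $G$ as a coordinate.} We pull $F$ and the boundary torus back by $G$. The errors are $O(s^{N+1})$, but the domain shrinks like $s$, so we need an inverse function theorem with explicit radii. Let $s\le s_0$ satisfy $K^2cs\le1$ and $4K^2s^{N+1}<cs/2$. Let $\theta_0\in S_{cs/2}$, $L=DG(\theta_0)^{-1}$, and let $B(\theta_0)\subset S_{cs}$ be the open ball of radius $cs/2$ about $\theta_0$. On $B(\theta_0)$, \eqref{eq:E2} gives $|L\,DG-I|\le K^2cs/2\le\frac12$, so $\mathrm{id}-LG$ is $\frac12$-Lipschitz and \emph{$G$ is injective on $B(\theta_0)$}. If $|y-G(\theta_0)|\le Ks^{N+1}$, the $\frac12$-contraction $\theta\mapsto\theta-L(G(\theta)-y)$ moves $\theta_0$ by at most $K^2s^{N+1}$, so it maps the closed ball of radius $2K^2s^{N+1}$ about $\theta_0$ into itself. Hence \emph{$G(\theta)=y$ has a unique solution in $B(\theta_0)$, and $|\theta-\theta_0|\le2K^2s^{N+1}$}.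

Apply this with $\theta_0=\theta+\omega$, $y=F(G(\theta))$ for $\theta\in S_{cs/2}$, using \eqref{eq:E1}, and with $\theta_0=x$, $y=u(x)$ for $x\in\mathbf{R}^n$, using \eqref{eq:E3}. We obtain unique $\phi(\theta)$ and $\beta(x)$ of norm less than $cs/2$ with
\[
G(\theta+\omega+\phi(\theta))=F(G(\theta)),\qquad G(x+\beta(x))=u(x),\qquad|\phi|,|\beta|\le2K^2s^{N+1}.
\]
Both are periodic by uniqueness. Near a given point, a holomorphic local inverse of $G$ produces a solution, which agrees with $\phi$, respectively $\beta$, by uniqueness; so $\phi$ is holomorphic and $\beta$ is continuous. Put $\Phi=\mathrm{id}+\omega+\phi$ and $\gamma=\mathrm{id}+\beta$. Then $\gamma(\mathbf{R}^n)\subset S_{cs/2}$ and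
\[
G(\Phi(\gamma(x)))=F(G(\gamma(x)))=F(u(x))=u(x+\omega)=G(\gamma(x+\omega)).
\]
The points $\Phi(\gamma(x))$ and $\gamma(x+\omega)$ are within $4K^2s^{N+1}<cs/2$ of $x+\omega$, and $G$ is injective on $B(x+\omega)$. So $\Phi(\gamma(x))=\gamma(x+\omega)$.

\medskip
\noindent\emph{Step 4: holomorphic extension.} Let $r=cs/2$; then $r<\epsilon_1\le1$. The choice of $N$ gives $N+1=\lfloor\tau\rfloor+1+n+2>a$. Since $K$, $c$, $\epsilon_*$ do not depend on $s$, we can fix $s$ so small that, in addition, $2K^2s^{N+1}\le\epsilon_*r^a$ and $2K^2s^{N+1}\le r/8$. Proposition~\ref{prop:kam} gives $H$ and $b$ with $u(x)=G(\gamma(x))=G(H(x+b))$ on $\mathbf{R}^n$. Put $\tilde u(\theta)=G(H(\theta+b))$. For $\theta\in S_{r/4}$ we have $\theta+b\in S_{7r/16}$ and $H(\theta+b)\in S_{r/2}\subset S_{cs}$. So $\tilde u$ is holomorphic and periodic on $S_{r/4}$, and $\tilde u=u$ on $\mathbf{R}^n$.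

We claim that $\tilde u=u$ on $\Gamma\cap S_{r/4}$. Fix $x\in\mathbf{R}^n$. The function $\zeta\mapsto u(x+\zeta v)-\tilde u(x+\zeta v)$ is holomorphic for $0<\operatorname{Im}\zeta<\min(1,r/(4|v|))$, continuous up to the real axis, and zero on it. By Schwarz reflection and the identity theorem it vanishes identically. Thus $u-\tilde u$ vanishes on $\mathbf{R}^n+i\vartheta v$ for small $\vartheta>0$. The complex partial derivatives of a holomorphic map can be computed along real directions, so all derivatives of $u-\tilde u$ vanish at $i\vartheta v$, and $u-\tilde u=0$ on the convex set $\Gamma\cap S_{r/4}$.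

\medskip
\noindent\emph{Step 5: contradiction.} The set $\mathcal{N}=E(S_{r/4})$ is open, Reinhardt and connected; it contains $q\in\partial R$, so it meets $R$ and $R\cup\mathcal{N}$ is connected. By periodicity, $\tilde g(E(\theta))=\tilde u(\theta)$ defines a holomorphic map on $\mathcal{N}$. As $r/4<\epsilon_1$, we have $R\cap\mathcal{N}=E(\{\theta\in S_{r/4}:\operatorname{Im}\theta\in\mathcal{C}\})=E(\Gamma\cap S_{r/4})$, so $\tilde g=g$ on $R\cap\mathcal{N}$. Hence $g$ extends holomorphically to $R\cup\mathcal{N}$, and Lemma~\ref{lem:basic}(c) gives $q\in R$, which is false.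
\end{proof}

\begin{remark}
The proof did not use boundedness of $U$, and it used of $F$ only that it is entire with constant Jacobian determinant. The Liouville example of Section~\ref{sec:model} has these properties and violates the conclusion. So the Diophantine condition, which entered through Proposition~\ref{prop:kam}, cannot be weakened to nonresonance in this argument.
\end{remark}

\section{Strictly pseudoconvex boundary points}\label{sec:spsc}

We turn to the geometry of $\partial U$. For a real $C^2$ function $\rho$ near $p\in\mathbf{C}^n$, the \emph{Levi form} is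
\[
\mathcal{L}_\rho(p;X)=\sum_{j,l}\frac{\partial^2\rho}{\partial z_j\partial\bar z_l}(p)X_j\overline{X_l}=\tfrac14\bigl(\operatorname{Hess}\rho(X,X)+\operatorname{Hess}\rho(iX,iX)\bigr),\qquad X\in\mathbf{C}^n,
\]
where $\operatorname{Hess}\rho$ is the real Hessian at $p$. The function $\rho$ is \emph{strictly plurisubharmonic} if $\mathcal{L}_\rho$ is positive definite at every point. If $M=\{\rho=0\}$ with $d\rho\ne0$, the \emph{complex tangent space} at $p\in M$ is $H_pM=T_pM\cap iT_pM=\{X:\partial\rho(X)=0\}$, where $\partial\rho(X)=\sum_j\frac{\partial\rho}{\partial z_j}(p)X_j$. Up to a nonzero real factor, $\mathcal{L}_\rho(p;\cdot)|_{H_pM}$ does not depend on the defining function, and $M$ is \emph{Levi-flat} if this form vanishes at every point. We use \emph{Levi's condition}: if $\Omega$ is pseudoconvex and coincides with $\{\rho<0\}$ near $p\in\partial\Omega$, where $\rho(p)=0$ and $d\rho(p)\ne0$, then $\mathcal{L}_\rho(p;\cdot)\ge0$ on $H_p\{\rho=0\}$.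

We call $p\in\partial U$ a \emph{strictly pseudoconvex point} if on some neighborhood $V$ of $p$ there is a real $C^\infty$ function $\rho$ with $d\rho\neq0$, $U\cap V=\{\rho<0\}$, $\partial U\cap V=\{\rho=0\}$ and $\mathcal{L}_\rho(p;\cdot)$ positive definite on $H_p\partial U$. These are the points excluded in the last assertion of Theorem~\ref{thm:Cn}.

\begin{lemma}\label{lem:balls}
Let $\rho$ be a real $C^\infty$ function near $p$ with $\rho(p)=0$, $d\rho(p)\neq0$. For every sufficiently small ball $B$ about $p$, the sets $\{\rho<0\}\cap B$ and $\{\rho>0\}\cap B$ are nonempty and connected.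
\end{lemma}

\begin{proof}
Let $\Psi$ be local coordinates at $p$, $\Psi(p)=0$, in which $\rho$ is a coordinate. The function $y\mapsto|\Psi^{-1}(y)-p|^2$ has positive definite Hessian at $0$, so it is convex on a convex neighborhood of $0$. For small $B$, $\Psi(B)$ is a sublevel set of this function, hence convex and open, and so are its intersections with the two half-spaces.
\end{proof}

\begin{lemma}\label{lem:upgrade}
If $p$ is a strictly pseudoconvex point, there are a ball $B_0$ about $p$ and a strictly plurisubharmonic $C^\infty$ function $\rho$ on a neighborhood of $\overline{B_0}$, with $d\rho\neq0$, $U\cap B_0=\{\rho<0\}\cap B_0$ and $\partial U\cap B_0=\{\rho=0\}\cap B_0$.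
\end{lemma}

\begin{proof}
Replace $\rho$ by $e^{K\rho}-1$, which has the same sign as $\rho$ and whose Levi form at $p$ is $K(\mathcal{L}_\rho(p;X)+K|\partial\rho(X)|^2)$. If this failed to be positive definite for every integer $K\geq1$, there would be unit vectors $X_K$ with $\mathcal{L}_\rho(p;X_K)\le-K|\partial\rho(X_K)|^2$. A limit point $X$ would be a unit vector with $\partial\rho(X)=0$ and $\mathcal{L}_\rho(p;X)\le0$, contrary to hypothesis. Positive definiteness persists near $p$.
\end{proof}

A sphere touching $\overline U$ from outside forces $\partial U$ to bend at least as much as the sphere.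

\begin{lemma}\label{lem:farthest}
Let $a\in\mathbf{C}^n$ and $p\in\partial U$ be such that $|z-a|$ restricted to $\overline U$ has a local maximum at $p$. If $\partial U$ is a $C^\infty$ submanifold in a neighborhood of $p$, then $p$ is a strictly pseudoconvex point.
\end{lemma}

\begin{proof}
We have $a\neq p$: otherwise $\overline U$ would reduce to $\{p\}$ near $p$, while $p$ is a limit of points of the open set $U$. Let $V$ be a small chart neighborhood of $p$ in which $V$ is a ball of $\mathbf{R}^{2n}$ and $M=\partial U\cap V$ is its intersection with a linear subspace. Then $V\setminus M$ is the disjoint union of the open sets $V\cap U$ and $V\setminus\overline U$. The first is nonempty since $p\in\partial U$. The second contains $p+\epsilon(p-a)$ for small $\epsilon>0$, since this point is farther from $a$ than $p$. So $V\setminus M$ is disconnected. This excludes $\dim M=2n$ (empty complement) and $\dim M\le2n-2$ (connected complement). Thus $\dim M=2n-1$, $V\setminus M$ has two components, and they are $V\cap U$ and $V\setminus\overline U$. Let $\rho$ be plus or minus a chart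 coordinate, so that $M=\{\rho=0\}$ and $V\cap U=\{\rho<0\}$.

Put $Q(z)=|z-a|^2$. Since $Q|_M$ has a local maximum at $p$, $dQ(p)=\mu\,d\rho(p)$ for some real $\mu$. Now $dQ(p)(p-a)=2|p-a|^2>0$, and $d\rho(p)(p-a)\ge0$ because $\rho(p+\epsilon(p-a))>0=\rho(p)$; hence $\mu>0$. The function $Q-\mu\rho$ has a critical point at $p$, and its restriction to $M$, which is $Q|_M$, has a local maximum there. Differentiating twice along a curve in $M$ with velocity $X\in T_pM$ gives $\operatorname{Hess}(Q-\mu\rho)(X,X)\le0$, that is, $\mu\operatorname{Hess}\rho(X,X)\ge2|X|^2$. For $X\in H_pM$ this applies to $X$ and $iX$, and $\mathcal{L}_\rho(p;X)\ge|X|^2/\mu$.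
\end{proof}

\section{Local boundary regularity of the Bergman projection}\label{sec:bergman}

For a bounded domain $\Omega\subset\mathbf{C}^n$ let $A^2(\Omega)$ be the closed subspace of holomorphic functions in $L^2(\Omega)$, with $\langle\varphi,\psi\rangle=\int\varphi\overline\psi\,dV$. The \emph{Bergman projection} is the orthogonal projection onto $A^2(\Omega)$. The \emph{Bergman kernel} $K_\Omega(x,y)$ is holomorphic in $x$, satisfies $K_\Omega(y,x)=\overline{K_\Omega(x,y)}$ and $K_\Omega(\cdot,x)\in A^2(\Omega)$, and reproduces: $u(x)=\int_\Omega K_\Omega(x,y)u(y)\,dV(y)$ for $u\in A^2(\Omega)$. We use two theorems.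

\begin{itemize}
\item \emph{Kerzman} \cite{Kerzman}. If $D$ is a bounded strictly pseudoconvex domain with $C^\infty$ boundary (every boundary point is strictly pseudoconvex in the sense of Section~\ref{sec:spsc}), then $K_D$ is $C^\infty$ on $\overline D\times\overline D\setminus\{(x,x):x\in\partial D\}$.
\item \emph{H\"ormander} \cite[Theorem~4.4.2]{Hormander}, with weight $0$. If $\Omega$ is bounded and pseudoconvex, there is $C$ such that for every $(0,1)$-form $\alpha$ with $L^2$ coefficients and $\bar\partial\alpha=0$ in the sense of distributions there is $v\in L^2(\Omega)$ with $\bar\partial v=\alpha$ and $\|v\|\le C\|\alpha\|$. No regularity of $\partial\Omega$ is required.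
\end{itemize}

Expanding in orthogonal monomials, one finds that the kernel of the unit ball is a constant times $(1-\sum x_j\bar y_j)^{-n-1}$, singular only where $x=y$ lies on the sphere, while the kernel of the bidisc is a constant times $(1-x_1\bar y_1)^{-2}(1-x_2\bar y_2)^{-2}$, singular also at pairs with $x_1=y_1$, $|x_1|=1$, $x_2\neq y_2$.

Kerzman's theorem cannot be applied to $U$, which is known to be smooth and strictly pseudoconvex only near one point $p$. We apply it to a small domain $D\subset U$ that agrees with $U$ near $p$. The projections of $D$ and $U$ differ, and H\"ormander's theorem on $U$ controls the difference.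

\begin{lemma}\label{lem:bergman}
Let $U$ be bounded, let $P$ be its Bergman projection, let $p$ be a strictly pseudoconvex point of $\partial U$ and $\varphi\in C_c^\infty(U)$. Then there are a neighborhood $V$ of $p$ and a $C^\infty$ function on $V$ that equals $P\varphi$ on $U\cap V$.
\end{lemma}

\begin{proof}
\emph{The auxiliary domain.} Let $B_0$, $\rho$ be as in Lemma~\ref{lem:upgrade}, let $b_0$ be the radius of $B_0$, and fix $0<b_1<b_0$. Let $\vartheta\in C^\infty(\mathbf{R})$ be convex, nondecreasing, zero on $(-\infty,b_1^2]$ and positive on $(b_1^2,\infty)$. Then $\hat\vartheta(z)=\vartheta(|z-p|^2)$ is plurisubharmonic. By Sard's theorem there is a regular value $K$ of the function $-\rho/\hat\vartheta$ on $\{z\in B_0:\hat\vartheta(z)>0\}$ with $K\vartheta(b_0^2)>\sup_{B_0}|\rho|$. Put $\psi=\rho+K\hat\vartheta$ on $\overline{B_0}$. It is strictly plurisubharmonic. It is positive on $\partial B_0$, so $\{\psi\le0\}$ is a compact subset of $B_0$, and $\{\psi<0\}\subset\{\rho<0\}\cap B_0\subset U$. Moreover $d\psi\neq0$ on $\{\psi=0\}$. Indeed, where $\hat\vartheta=0$ the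 nonnegative function $\hat\vartheta$ is minimal, so $d\psi=d\rho\neq0$; where $\hat\vartheta>0$ we write $\psi=\hat\vartheta\,(\rho/\hat\vartheta+K)$, and at a zero of $\psi$ we get $d\psi=\hat\vartheta\,d(\rho/\hat\vartheta)\neq0$ because $K$ is a regular value.

Let $B_1$ be a ball about $p$ of radius less than $b_1$, disjoint from $\operatorname{supp}\varphi$, and so small that $U\cap B_1=\{\rho<0\}\cap B_1$ is connected (Lemma~\ref{lem:balls}). On $B_1$, $\psi=\rho$. Let $D$ be the component of $\{\psi<0\}$ containing $U\cap B_1$; then $D\subset U$ and $D\cap B_1=U\cap B_1$. If $x\in\partial D$, then $\psi(x)=0$, and for a small ball $B$ about $x$ the connected set $\{\psi<0\}\cap B$ meets $D$, so it equals $D\cap B$. Hence $D$ is a bounded strictly pseudoconvex domain with $C^\infty$ boundary, and Kerzman's theorem applies to $K_D$.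

\emph{The canonical solution operator.} Let $Z$ be the Hilbert space of $\bar\partial$-closed $(0,1)$-forms $\alpha=\sum\alpha_jd\bar y_j$ with coefficients in $L^2(U)$. For $\alpha\in Z$ take $v$ as in H\"ormander's theorem and put $S\alpha=v-Pv$. Two $L^2$ solutions of $\bar\partial v=\alpha$ differ by an element of $A^2(U)$, so $S\alpha$ depends only on $\alpha$. The operator $S:Z\to L^2(U)$ is linear and bounded, $\bar\partial S\alpha=\alpha$ and $PS\alpha=0$. Let $\Xi=\sum\Xi_jd\bar y_j=S^*\varphi\in Z$.

\emph{A representation of $u=P\varphi$.} Let $B_2\subset B_2'\subset B_1$ be concentric balls of strictly increasing radii and $\chi\in C_c^\infty(B_1)$ real with $\chi=1$ on $B_2'$. For $x\in D$ put $k_x=K_D(\cdot,x)$. Extend $\chi k_x$ by zero to $U$. It is smooth on $U\cap B_1=D\cap B_1$ and zero on $U\setminus\operatorname{supp}\chi$, so it is smooth on $U$, and it is in $L^2(U)$. The form $\alpha_x=\bar\partial(\chi k_x)=k_x\bar\partial\chi$ belongs to $Z$. The function $\chi k_x-S\alpha_x$ is in $A^2(U)$ and $PS\alpha_x=0$, so $P(\chi k_x)=\chi k_x-S\alpha_x$. Since $\chi\varphi=0$,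
\[
\langle u,\chi k_x\rangle=\langle\varphi,P(\chi k_x)\rangle=-\langle\varphi,S\alpha_x\rangle=-\langle\Xi,\alpha_x\rangle=-\int_DK_D(x,y)\sum_j\Xi_j(y)\frac{\partial\chi}{\partial y_j}(y)\,dV(y).
\]
On the other hand $u|_D\in A^2(D)$, and the reproducing property gives $u(x)=\int_DK_D(x,y)(1-\chi)u\,dV+\langle u,\chi k_x\rangle$. Therefore
\[
u(x)=\int_DK_D(x,y)\,\mu(y)\,dV(y),\qquad\mu=(1-\chi)u-\sum_j\Xi_j\frac{\partial\chi}{\partial y_j}\in L^2(D)\subset L^1(D).
\]
The point is that $\mu$ does not depend on $x$ and vanishes on $D\cap B_2'$. The compact set $(\overline D\cap\overline{B_2})\times(\overline D\setminus B_2')$ does not meet the diagonal, so all $x$-derivatives of $K_D$ are bounded on it. Differentiating under the integral, all derivatives of $u$ are bounded on $D\cap B_2=U\cap B_2$.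

\emph{Extension.} In coordinates in which $\rho$ is a coordinate, $U$ is a half-space near $p$. On a small half ball all derivatives of $u$ are bounded, hence Lipschitz by convexity, hence continuous up to the closure. Multiply by a cutoff function equal to $1$ near $p$ and apply Seeley's theorem: a function with bounded support on an open half-space, all of whose derivatives extend continuously to the closed half-space, is the restriction of a $C^\infty$ function on the whole space.
\end{proof}

\section{Smoothness of the linearization near a strictly pseudoconvex point}\label{sec:inverse}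

Let $w=(w_1,\dots,w_n)=g^{-1}:U\to R$. To use Lemma~\ref{lem:bergman} we must recognize $w_j$ as a Bergman projection of a test function. The symmetry does this: the torus acts on $U$, $w_j$ is the only holomorphic function of its weight, and $P$ preserves weights.

\begin{lemma}\label{lem:weights}
Let $U$ be bounded. For each $j$ there are $\varphi_j\in C_c^\infty(U)$ and $c_j\neq0$ with $P\varphi_j=c_jw_j$.
\end{lemma}

\begin{proof}
For $t\in\mathbf{T}^n$ let $F_t(x)=g(t\,w(x))$, an automorphism of $U$. By Lemma~\ref{lem:basic}(a), $\det DF_t=d\cdot t_1\cdots t_n\cdot d^{-1}$ has modulus $1$, so $F_t$ preserves volume; this is the second use of the constant Jacobian. Hence $\varphi\mapsto\varphi\circ F_t$ is unitary on $L^2(U)$ and maps $A^2(U)$ onto itself, so it commutes with $P$. Let $\kappa\in C_c^\infty(R)$ be a function of $|z|^2$ supported near $0$, $\kappa\ge0$, $\kappa\not\equiv0$, and put $\varphi_j=w_j\cdot(\kappa\circ w)$. From $w\circ F_t=tw$ we get $\varphi_j\circ F_t=t_j\varphi_j$, hence $(P\varphi_j)\circ F_t=t_jP\varphi_j$. So $Y=(P\varphi_j)\circ g=\sum Y_kz^k$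 is holomorphic on $R$ with $Y(tz)=t_jY(z)$, that is, $Y_k(t^k-t_j)=0$ for all $t\in\mathbf{T}^n$. Thus $Y=c_jz_j$ and $P\varphi_j=c_jw_j$. By Lemma~\ref{lem:basic}(d), $w_j$ is bounded on the bounded set $U$, so $w_j\in A^2(U)$ and
\[
c_j\|w_j\|^2=\langle P\varphi_j,w_j\rangle=\langle\varphi_j,w_j\rangle=\int_U|w_j|^2\,(\kappa\circ w)\,dV>0.\qedhere
\]
\end{proof}

\begin{proposition}\label{prop:nospsc}
If $U$ is bounded, then $\partial U$ has no strictly pseudoconvex point.
\end{proposition}

\begin{proof}
Suppose $p$ is one. By Lemmas~\ref{lem:bergman} and~\ref{lem:weights}, $w$ extends to a $C^\infty$ map $W$ near $p$. On $U$, $Dw$ is complex linear with determinant $1/d$, and by continuity so is $DW(p)$. Hence there is a ball $B_3$ about $p$ such that $W=w$ on $U\cap B_3$, $W$ is a diffeomorphism of $B_3$ onto an open set, and $\partial U\cap B_3$ is a hypersurface.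

We have $W(\partial U\cap B_3)\subset\partial R$. Indeed, if $x_m\in U$ and $x_m\to p'\in\partial U\cap B_3$, then $W(p')=\lim w(x_m)\in\overline R$; if $W(p')$ were in $R$, then $x_m=g(w(x_m))\to g(W(p'))\in U$, whereas $p'\notin U$.

The set $M'=W(\partial U\cap B_3)$ is a submanifold of real dimension $2n-1$. Each $M'\cap\{z_j=0\}$ is closed in $M'$ and has empty interior in $M'$, because a tangent space of dimension $2n-1$ does not fit into $\{z_j=0\}$, of dimension $2n-2$. So these $n$ sets do not cover $M'$, and there is $p_1\in\partial U\cap B_3$ such that $q=W(p_1)\in\partial R$ has $q_1\cdots q_n\neq0$.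

It remains to identify $g$ with $W^{-1}$ near $q$; a priori, points of $R$ near $q$ might be sent by $g$ far from $p_1$. Define $E$ and $\mathcal{C}$ by \eqref{eq:EC}, and let $O=E(\{|\theta|<\epsilon\})$ with $\epsilon$ so small that $\overline O\subset W(B_3)$. Then $O$ is an open neighborhood of $q$, and $R\cap O=E(\{|\theta|<\epsilon,\ \operatorname{Im}\theta\in\mathcal{C}\})$ is the image of a convex set, hence connected. The set $X=(W|_{B_3})^{-1}(R\cap O)$ is connected, and it does not meet $\partial U$ because $W(\partial U\cap B_3)$ is disjoint from $R$. It contains every point $x\in U$ close to $p_1$, since then $W(x)=w(x)\in R\cap O$. Hence $X\subset U$, $W=w$ on $X$, and $g=(W|_{B_3})^{-1}$ on $R\cap O$. As $\overline O$ is a compact subset of $W(B_3)$, all partial derivatives of $g$ are bounded on $R\cap O$. This contradicts Proposition~\ref{prop:onesided}.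
\end{proof}

\section{Proofs of the theorems}\label{sec:proofs}

\begin{proof}[Proof of Theorem~\ref{thm:Cn}]
The parenthetical statement on measure is Lemma~\ref{lem:dioph}(a), and $g:R\to U$ is biholomorphic by Lemma~\ref{lem:basic}(b). Let $U$ be bounded. The last assertion is Proposition~\ref{prop:nospsc}. Let $p$ be a point of the compact set $\overline U$ at which $|z|$ is maximal; $p\in\partial U$ because $U$ is open. If $\partial U$ were a $C^\infty$ submanifold, Lemma~\ref{lem:farthest} with $a=0$ would make $p$ a strictly pseudoconvex point, which does not exist.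
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Full measure and the inclusion $DC(\tau)\subset\mathcal{B}$ are Lemma~\ref{lem:dioph}(a),(c). For $\lambda\in DC(\tau)$, Lemma~\ref{lem:henon} shows that Theorem~\ref{thm:Cn} applies to $f_\lambda$, $g$, $R$, $U$ with $U$ bounded.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:local}]
By Lemma~\ref{lem:henon} the standing assumptions hold with $n=2$ and $U$ bounded.

(1) This is Proposition~\ref{prop:onesided}, with $N+2=\lfloor\tau\rfloor+6$.

(3) If $\partial U$ were a $C^\infty$ submanifold in a neighborhood of $p$, Lemma~\ref{lem:farthest} would contradict Proposition~\ref{prop:nospsc}.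

(2) Let $M=\partial U\cap O$ and suppose that its Levi form is nonzero at $p\in M$. Let $\rho$ be a local defining function of $M$ and $B\subset O$ a small ball about $p$. By Lemma~\ref{lem:balls}, $B\setminus M$ has the two components $B_\pm=\{\pm\rho>0\}\cap B$. They do not meet $\partial U$, so each is contained in $U$ or disjoint from $\overline U$, and at least one is contained in $U$ since $p\in\partial U$. The set $U\cap B$ is pseudoconvex. If both $B_+$ and $B_-$ lie in $U$, they are the components of $U\cap B=B\setminus M$, hence pseudoconvex, and Levi's condition for $\rho$ and for $-\rho$ shows that $\mathcal{L}_\rho(p;\cdot)$ vanishes on $H_pM$, contrary to assumption. So, after changing the sign of $\rho$ if necessary, $U\cap B=B_-$, and Levi's condition gives $\mathcal{L}_\rho(p;\cdot)\ge0$ on $H_pM$. Since $n=2$, $H_pM$ is a complex line, on which a nonzero nonnegative Hermitian form is positive definite. Thus $p$ is a strictly pseudoconvex point, contradicting Proposition~\ref{prop:nospsc}.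
\end{proof}

\begin{remark}
Boundedness of $U$ was used in H\"ormander's theorem, in the fact that $w_j\in A^2(U)$, and in the existence of a farthest point. It cannot be omitted from Theorem~\ref{thm:Cn}: for $F=\Lambda$ and $g=\mathrm{id}$ we have $U=\mathbf{C}^n$ and $\partial U=\emptyset$. Strict pseudoconvexity at $p$ was used only to build the domain $D$ to which Kerzman's theorem applies; for this reason Theorem~\ref{thm:local}(2) makes no assertion about whether Levi-flat pieces of $\partial U$ occur.
\end{remark}

\begin{thebibliography}{9}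

\bibitem{Hormander}
H\"ormander, \emph{An Introduction to Complex Analysis in Several Variables}.

\bibitem{Kerzman}
Kerzman, Math. Ann. \textbf{195} (1972), 149--158.

\end{thebibliography}
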